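# Disjoint edge covers in multigraphs: parity, lifting, and odd sets

## Theorem 1: a degree and odd-set criterion for $\kappa(G)\ge k$

Throughout, $G$ is a finite loopless multigraph (multiple edges allowed) with vertex set $V(G)$ and minimum degree $\delta=\delta(G)$. An *edge cover* is a set of edges that meets every vertex. The *cover index* $\kappa(G)$ is the maximum number of pairwise disjoint edge covers of $G$, with $\kappa(G)=0$ if $\delta=0$. For $S\subseteq V(G)$ let $E'(S)$ be the set of edges with at least one end in $S$. For $r\ge1$ put
$$t_r^*(G)=\min_{S\subseteq V(G),\ |S|=2r+1}\left\lfloor\frac{|E'(S)|}{r+1}\right\rfloor ,\qquad t_r^*(G)=+\infty \text{ if } |V(G)|<2r+1 .$$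

**Theorem 1** (uses (GS) below). Let $k$ be an integer. If $\delta(G)\ge k+1$ and
$$|E'(S)|\ \ge\ k\,\frac{|S|+1}{2}\qquad\text{for every odd } S\subseteq V(G)\text{ with } |S|\ge 3, \tag{1}$$
then $\kappa(G)\ge k$. Consequently, for every multigraph $G$ and every $r\ge1$,
$$\kappa(G)\ \ge\ \min\left\{\left\lfloor\frac{(2r+3)\delta+1}{2r+4}\right\rfloor,\ t_1^*(G),\ \dots,\ t_r^*(G)\right\}. \tag{2}$$

(An odd set is a set with an odd number of elements.) The assertion that (2) holds for all multigraphs and all $r\ge 1$ is called Conjecture II, so the theorem says that Conjecture II is true. The cases $r=1$ and $r=2$, and the case of simple graphs, were known results.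

The proof is a complete reduction to a theorem about proper edge colourings, which we quote. Let $\chi'(F)$ be the chromatic index of a multigraph $F$ and $\Delta(F)$ its maximum degree, write $E_F[T]$ for the set of edges with both ends in $T$, and put
$$\Gamma(F)=\max\left\{\left\lceil\frac{2|E_F[T]|}{|T|-1}\right\rceil:\ T\subseteq V(F),\ |T|\ge3\text{ odd}\right\},\qquad \Gamma(F)=0\text{ if there is no such }T.$$

**(GS)** (Goldberg–Seymour theorem). $\chi'(F)\le\max\{\Delta(F)+1,\ \Gamma(F)\}$ for every multigraph $F$.

The references are G. Chen, G. Jing, W. Zang, *Proof of the Goldberg–Seymour conjecture on edge-colorings of multigraphs*, arXiv:1901.10316, and, for a shorter proof, G. Chen, Y. Hao, X. Yu, W. Zang, arXiv:2407.09403. These are preprints and we give no journal reference for (GS), so we keep track of what depends on it. There is a weaker statement, for odd $m\ge3$: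

**(J$_m$)** $\displaystyle \chi'(F)\le\max\left\{\left\lfloor\frac{m\Delta(F)+m-3}{m-1}\right\rfloor,\ \Gamma(F)\right\}$ for every multigraph $F$.

This is proved for all odd $m\le39$ in a journal: G. Chen, G. Jing, *Structural properties of edge-chromatic critical multigraphs*, J. Combin. Theory Ser. B 139 (2019) 128–162.

**Theorem 2** (uses only (J$_{2r+3}$)). For each $r\ge1$, (J$_{2r+3}$) implies inequality (2) for that $r$ and all multigraphs. Hence (2) holds for $1\le r\le18$ independently of (GS).

## Why odd sets appear, and why only the small ones need to be named

In plain words: we want to colour the edges of $G$ with as many colours as possible so that every vertex sees every colour. (Edges outside a family of disjoint covers may be added to any of the covers, so "$k$ disjoint covers" and "a $k$-colouring in which every vertex sees every colour" are the same thing.) Clearly $\kappa(G)\le\delta$. The second obstruction is counting. If $|S|=2r+1$, one edge covers at most two vertices of $S$, so every edge cover contains at least $r+1$ edges of $E'(S)$. Disjoint covers use disjoint edges, hence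
$$\kappa(G)\ \le\ \left\lfloor\frac{|E'(S)|}{r+1}\right\rfloor\quad (|S|=2r+1),\qquad\text{so}\qquad \kappa(G)\le t_r^*(G)\ \text{ for all } r\ge1. \tag{3}$$
So (1) is necessary for $\kappa(G)\ge k$. Theorem 1 says that together with one spare unit of degree it is also sufficient.

The quantity $\Gamma$ is the analogous obstruction for proper colourings: inside an odd $T$ a colour class is a matching with at most $(|T|-1)/2$ edges, so $\chi'\ge\Gamma$. Example: in the triangle with every edge doubled, $\Delta=4$ while $\Gamma=\lceil 12/2\rceil=6$, and indeed the six edges are pairwise adjacent.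

For a multigraph $F$ and $X\subseteq V(F)$ let $\partial_F(X)$ be the *number* of edges with exactly one end in $X$. Counting degrees,
$$\sum_{v\in X}d_F(v)=2|E_F[X]|+\partial_F(X),\qquad 2|E'(X)|=\sum_{v\in X}d_F(v)+\partial_F(X). \tag{4}$$

**From criterion (1) to inequality (2).** This step explains the first term of (2): it makes condition (1) automatic on all odd sets with more than $2r+1$ elements.

Fix $r\ge1$ and let $k$ be the right-hand side of (2). If $\delta=0$, the first term is $0$, so $k\le 0$ and there is nothing to show. If $\delta\ge1$ and $k\le1$, then $E(G)$ is an edge cover and $\kappa\ge1\ge k$; this includes $\delta=1$, where the first term is $1$. So let $\delta\ge2$, $k\ge2$, and put $\sigma=\delta-k$. From $(2r+4)k\le(2r+3)\delta+1$ we get $(2r+4)\sigma\ge\delta-1\ge1$, so $\sigma\ge1$. Writing $\delta-1=k+\sigma-1$ in the same inequality gives $(2r+3)\sigma\ge k-1$. Thus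
$$\sigma\ge1,\qquad k\le(2r+3)\sigma+1. \tag{5}$$
Let $|S|=2i+1\ge3$. If $i\le r$, then $t_i^*\ge k$ gives $|E'(S)|\ge k(i+1)$, which is (1). If $i\ge r+1$, then by (4) $2|E'(S)|\ge\sum_{v\in S}d(v)\ge(2i+1)(k+\sigma)$, so by (5)
$$2|E'(S)|-2k(i+1)\ \ge\ (2i+1)\sigma-k\ \ge\ (2r+3)\sigma-k\ \ge\ -1 .$$
The left side is even, so it is $\ge0$. Hence (1) holds, and $\delta=k+\sigma\ge k+1$. The criterion in Theorem 1 now gives $\kappa(G)\ge k$, which is (2). It remains to prove the criterion.

## Two vertices, a doubled triangle, $C_5$, and $k=2$

*Two vertices and $n$ parallel edges.* Each edge is a cover, so $\kappa=n=\delta$.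

*The doubled triangle* on $x,y,z$. Here $\delta=4$ and $|E|=6$. With $S=V$, (3) gives $\kappa\le\lfloor6/2\rfloor=3$, and $\{xy,yz\},\{yz,zx\},\{zx,xy\}$ are three disjoint covers. So $\kappa=3<\delta$, because of an odd set. For $r=1$ the right side of (2) is $\min\{\lfloor21/6\rfloor,3\}=3$.

*The cycle $C_5$.* Here $\delta=2$, and $S=V$ gives $\kappa\le\lfloor5/3\rfloor=1$, so $\kappa=1$. Three vertices of $C_5$ meet at least four edges, so $t_1^*=2$. For $r=1$ the first term of (2), $\lfloor11/6\rfloor=1$, is the one that matters.

*The criterion for $k=2$.* If $\delta\ge3$, condition (1) holds by itself, since $2|E'(S)|\ge3|S|\ge2(|S|+1)$ for $|S|\ge3$. So the claim is: $\delta\ge3$ implies $\kappa\ge2$. This can be done by hand. Join a new vertex $x$ to all vertices of odd degree (if there are any), so that all degrees are even. Walk along a closed Euler trail in each component, starting at $x$ where possible and anywhere otherwise, and colour its edges alternately. A vertex other than the start gets both colours equally often; at a start vertex the two numbers may differ by $2$. Now delete $x$. A vertex of odd degree $d\ge3$ keeps at least $\frac{d+1}2-1\ge1$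 edges of each colour. A vertex of even degree $d\ge4$ has at least $\frac d2-1\ge1$ of each.

## Reducing all degrees to $k$, and where this stops

*Detaching* an edge $uv$ at $u$ means replacing it by an edge $\ell v$, where $\ell$ is a new vertex of degree $1$. For example, detaching one edge of a triangle $uvw$ at $u$ gives a path on three edges. A colouring of the new graph can be read as a colouring of the old one: give $uv$ the colour of $\ell v$. Vertex $u$ sees one more edge, and $v$ notices nothing.

This suggests a plan. Detach edges until every vertex of $G$ has degree exactly $k$, and properly colour the result with $k$ colours. Then each vertex sees all $k$ colours, and re-attaching preserves this.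

The plan stops at the proper colouring. We would need $\chi'(F)\le k$ for a graph $F$ with $\Delta(F)=k$, that is, $\chi'=\Delta$; but (GS) gives only $\max\{k+1,\Gamma(F)\}$. The loss is real. Take the Petersen graph $P$, which is cubic, $3$-edge-connected, and not $3$-edge-colourable. For odd $T$, $\partial(T)$ is odd and at least $3$, so $2|E[T]|=3|T|-\partial(T)\le3(|T|-1)$, so $\Gamma(P)\le3=\Delta(P)$ and still $\chi'(P)>3$. Nor does a spare unit of degree help by itself. Let $G$ be $P$ with the edges of a perfect matching $Q$ doubled, and $k=3$. Then $\delta(G)=4$ and $\kappa(G)\ge3$: take the two copies of $Q$ and the $2$-factor $P-Q$. But if at every vertex we detach the second copy of its $Q$-edge, we obtain $P$ plus five isolated edges between new vertices. All degrees on $V(G)$ are $3$, and no proper $3$-colouring exists.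

To get $k$ colours out of (GS) we need $\Delta\le k-1$. But then a proper $k$-colouring *misses* a colour at every vertex. So we need a requirement that tolerates missing colours and from which full covers can still be recovered.

## A parity criterion for $\kappa(G)\ge k$

Let $k\ge1$. For a colouring of $E(G)$ with $k$ colours, not necessarily proper, let $m_v(c)$ be the number of edges of colour $c$ at $v$.

**Definition.** $\varepsilon_v$ is the number of colours $c$ for which $m_v(c)$ is even; here $0$ counts as even.

**Lemma 1.** $\kappa(G)\ge k$ if and only if $E(G)$ has a $k$-colouring with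
$$\varepsilon_v\ \le\ d(v)-k\qquad\text{for all } v\in V(G). \tag{6}$$

Example: two vertices joined by three edges, $k=2$, all edges of colour $1$. Then $m_v=(3,0)$ and $\varepsilon_v=1=d(v)-k$, so (6) holds although colour $2$ is absent. Recolouring one edge repairs this. The proof shows that such a repair is always possible.

The point of (6) is that it depends only on parities: adding two edges *of the same colour* at a vertex does not change $\varepsilon_v$. So we may remove edges at a vertex two at a time, jumping over degree $k$ from $k+1$ to $k-1$.

*Proof.* **"Only if".** Take $k$ disjoint covers and put the leftover edges into the first. Then all $m_v(c)\ge1$, and $d(v)-k=\sum_c(m_v(c)-1)\ge\varepsilon_v$, because an even positive number is at least $2$.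

**"If".** Among all $k$-colourings with (6), take one with the fewest *missing pairs*, i.e. pairs $(v,c)$ with $m_v(c)=0$. Suppose $m_{v_0}(q)=0$ for some $v_0,q$. We produce a colouring with (6) and fewer missing pairs.

**Step 1: some colour $p$ has $m_{v_0}(p)\ge3$.** This finds material at $v_0$ that can be recoloured. Otherwise let $n_i$ be the number of colours of multiplicity $i\in\{0,1,2\}$ at $v_0$. Then $k=n_0+n_1+n_2$ and $d(v_0)=n_1+2n_2=k-n_0+n_2$. By (6), $n_0+n_2\le d(v_0)-k=n_2-n_0$, so $n_0=0$, a contradiction.

**Step 2: cut the $p$- and $q$-edges into paths and cycles.** This prepares an exchange whose effect we control at every vertex. Let $B$ be the subgraph of edges coloured $p$ or $q$. At each vertex $w$ put $\alpha=m_w(p)$, $\beta=m_w(q)$, and partition the edges of $B$ at $w$ into classes of size $1$ (singletons) and $2$ (pairs). A pair is *mixed* if it has one edge of each colour, *mono* if both edges have the same colour.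

* $w\ne v_0$, $\alpha,\beta$ both odd: one mixed pair, the rest mono pairs.
* $w\ne v_0$, $\alpha,\beta\ge2$ both even: two mixed pairs, the rest mono pairs.
* $w\ne v_0$, $\alpha,\beta\ge1$, exactly one of them even: one mixed pair, one singleton in the colour of even multiplicity, the rest mono pairs.
* $w\ne v_0$, $\alpha\beta=0$: mono pairs and at most one singleton.
* $w=v_0$ (so $\beta=0$, $\alpha\ge3$): three singletons if $\alpha$ is odd, four if $\alpha$ is even, the rest mono pairs.

In each case the numbers of edges left for mono pairs are even, so the partition exists. Now split every vertex of $B$ into one vertex per class. The result has maximum degree at most $2$, so its components are paths and cycles (possibly cycles of length $2$). Let $z$ be a singleton edge at $v_0$ and $C$ the component containing $z$. It has a vertex of degree $1$, so $C$ is a path with exactly two vertices of degree $1$. Exchange $p$ and $q$ on all edges of $C$. A class is a vertex of the split graph, so each class is switched entirely or not at all.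

**Step 3: nothing gets worse at $w\ne v_0$.** First the parities. If $\alpha+\beta$ is even, all classes at $w$ are pairs. Switching a mixed pair changes no multiplicity, and switching a mono pair changes both $m_w(p),m_w(q)$ by $2$; so no parity changes. If $\alpha+\beta$ is odd, this sum is the same after the exchange, so exactly one of $m_w(p),m_w(q)$ is even before and after. So $\varepsilon_w$ is unchanged. Next the missing pairs. If $\alpha,\beta\ge1$, there is a mixed pair at $w$, and switched or not it shows both colours. If $\alpha\beta=0<\alpha+\beta$, exactly one of $p,q$ is missing before and at most one after. If $\alpha=\beta=0$, nothing happens. So the number of missing pairs at $w$ does not increase.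

**Step 4: $v_0$ improves.** After the exchange, $z$ has colour $q$. A singleton edge of $v_0$ lying in $C$ has its end at $v_0$ as a degree-$1$ vertex of $C$, and $C$ has only two of these; so at most one singleton other than $z$ lies in $C$. At least two other singletons existed, so at least one keeps colour $p$. Thus both $p,q$ now appear at $v_0$, which has one missing colour fewer. If $\alpha$ is odd, exactly one of $p,q$ has even multiplicity before and after. If $\alpha$ is even, both multiplicities $\alpha,0$ were even before, and there are at most two afterwards. So $\varepsilon_{v_0}$ does not increase.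

The new colouring satisfies (6) and has fewer missing pairs, a contradiction. So no pair is missing, and the colour classes are $k$ disjoint covers. $\square$

## One inequality for two problems: reflecting degrees about $k$

Suppose all degrees equal $k+s$. By (4), the covering condition $2|E'(X)|\ge k(|X|+1)$ reads $(k+s)|X|+\partial(X)\ge k|X|+k$, i.e.
$$\partial(X)+s|X|\ge k .$$
Suppose instead that all degrees equal $k-s$. Then $2|E[X]|\le k(|X|-1)$, the condition behind $\Gamma\le k$, reads $(k-s)|X|-\partial(X)\le k|X|-k$, i.e. *the same inequality*. And a proper $k$-colouring at degree $k-s$ has exactly $\varepsilon_v=s$, which is what (6) allows at degree $k+s$. So the task is to lower all degrees from $k+s$ to $k-s$, two edges at a time, preserving $\partial(X)+s|X|\ge k$ on odd sets.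

To *lift* the edges $ua$, $ub$ with $a\ne b$ means to replace them by one new edge $ab$. For instance, lifting at the middle vertex of a path $a\,u\,b$ leaves the edge $ab$ and an isolated $u$. The degree of $u$ drops by $2$ and no other degree changes. If $ab$ has colour $c$, undoing the lift gives both $ua,ub$ colour $c$.

The tool that keeps cuts under control is the textbook pair of inequalities, valid for all vertex sets $A,B$:
$$\partial(A)+\partial(B)\ge\partial(A\cap B)+\partial(A\cup B),\qquad \partial(A)+\partial(B)\ge\partial(A\setminus B)+\partial(B\setminus A). \tag{7}$$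
Checking one edge at a time shows that the difference of the two sides is twice the number of edges between $A\setminus B$ and $B\setminus A$ in the first case, and twice the number between $A\cap B$ and the complement of $A\cup B$ in the second.

## The lifting lemma

**Lemma 2.** Let $k\ge2$, $1\le s\le k-1$, $V=V(G)$, $d_G(v)\ge k+s$ for all $v\in V$, and $2|E'(S)|\ge k(|S|+1)$ for all odd $S\subseteq V$ with $|S|\ge3$. Then there is a loopless multigraph $F^*$ with vertex set $V\cup L$, every vertex of $L$ having degree $1$, such that

1. $d_{F^*}(v)=k-s$ for $v\in V$, and $2|E_{F^*}[X]|\le k(|X|-1)$ for odd $X\subseteq V$ with $|X|\ge3$;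
2. if $F^*$ has a proper $k$-edge-colouring, then $G$ has a $k$-colouring with (6).

*Proof.* We transform $G$ step by step and always call the current graph $F$. It is a loopless multigraph on $V\cup L$ in which vertices of $L$ have degree $1$; initially $F=G$, $L=\emptyset$. In this proof "odd set" means a subset of $V$ of odd size. Write $d=d_F$, $\partial=\partial_F$.

**Step 1: the bookkeeping for detaching.** The first phase lowers every degree to exactly $k+s$. Put $\mu(v)=d(v)-k$, $\mu(X)=\sum_{v\in X}\mu(v)$ and
$$f(X)=\partial(X)+\mu(X)-k. \tag{8}$$
If $e'(X)$ is the number of edges of $F$ meeting $X$, then (4) gives $f(X)=2e'(X)-k(|X|+1)$, which is even for odd $X$. The invariants are: $\mu(v)\ge s$ for all $v\in V$, and $f(X)\ge0$ for all odd $X$. They hold initially by hypothesis; for singletons, $f(\{v\})=2\mu(v)>0$ always. Call an odd set *tight* if $f(X)=0$; then $|X|\ge3$. (For the doubled triangle with $k=3$, $V$ is tight: $f(V)=0+3-3=0$.)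

**Step 2: tight sets that meet can be uncrossed.** This will show which edge may be detached. Let $A,B$ be tight with $A\cap B\ne\emptyset$. If $|A\cap B|$ were even, then $A\setminus B$, $B\setminus A$ would be odd, and the second part of (7) would give
$$0=f(A)+f(B)\ge f(A\setminus B)+f(B\setminus A)+2\mu(A\cap B)>0 ,$$
a contradiction. So $|A\cap B|$ and $|A\cup B|$ are odd. The first part of (7) gives $0\ge f(A\cap B)+f(A\cup B)$ with both terms $\ge0$. Hence $A\cap B$ and $A\cup B$ are tight.

**Step 3: detach while some degree exceeds $k+s$.** Suppose $d(u)>k+s$ with $u\in V$. If tight sets containing $u$ exist, let $M$ be their intersection; by Step 2 it is tight. Then $\partial(M)=k-\mu(M)<k<d(u)$, so not all edges at $u$ leave $M$, and there is an edge $uv$ with $v\in M$. If no tight set contains $u$, let $uv$ be any edge at $u$ (possibly $v\in L$). Detach this edge at $u$.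

The number $e'(X)$ changes only if $u\in X\not\ni v$; then it drops by $1$ and $f(X)$ drops by $2$. Such an odd $X$ is not tight, since a tight set containing $u$ contains $M\ni v$. So $f(X)\ge2$ before by evenness, and $f(X)\ge0$ after. Only the degree of $u$ among vertices of $V$ changes, and it stays $\ge k+s$. The invariants persist. Each detachment lowers $\sum_{v\in V}d(v)$, so after finitely many we have $d(v)=k+s$ for all $v\in V$.

**Step 4: the bookkeeping for lifting.** The second phase takes the degrees from $k+s$ to $k-s$. Put
$$g(X)=\partial(X)+s|X|-k. \tag{9}$$
Now $\mu\equiv s$, so at this moment $g=f$. The invariants are: $F$ is loopless and vertices of $L$ have degree $1$; $d(v)\in\{k-s,k-s+2,\dots,k+s\}$ for $v\in V$; $g(X)\ge0$ for odd $X$. For singletons, $g(\{v\})=d(v)+s-k\ge0$ follows from the degree invariant. For odd $X$, $\partial(X)\equiv\sum_{v\in X}d(v)\equiv k+s\pmod 2$ and $s|X|\equiv s$, so $g(X)$ is even. From now on call an odd $X$ *tight* if $|X|\ge3$ and $g(X)=0$.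

Uncrossing works as before. Let $A,B$ be tight with $A\cap B\neq\emptyset$. If $|A\cap B|$ were even, (7) would give $0\ge g(A\setminus B)+g(B\setminus A)+2s|A\cap B|>0$. So it is odd, and $0\ge g(A\cap B)+g(A\cup B)$ forces both to vanish. Therefore
$$A\cup B\text{ is tight, and } A\cap B\text{ is tight or a singleton }\{v\}\text{ with } d(v)=k-s. \tag{10}$$

**Step 5: choose where to lift.** While some vertex of $V$ has degree $>k-s$, choose $u\in V$ of *maximum* degree among the vertices of $V$. Then $d(u)\ge k-s+2\ge3$. If tight sets containing $u$ exist, let $M$ be their intersection. By (10) it is tight; the singleton $\{u\}$ cannot occur in the process because $d(u)\ne k-s$. Moreover every tight $X$ satisfies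
$$\partial(X)=k-s|X|\le k-3s<d(u). \tag{11}$$

**Step 6, Case A: all edges at $u$ go to one vertex $a$.** Here no lift is possible without a loop, so we delete instead. We have $d(a)\ge d(u)\ge3$, so $a\in V$. By maximality $d(a)=d(u)$, and $\{u,a\}$ spans a component. Delete two of the $ua$-edges. Both degrees drop by $2$ from a value $\ge k-s+2$, so the degree invariant and the singletons are fine. Only sets $X$ containing exactly one of $u,a$ lose from $\partial$. If such an odd $X$ has $|X|\ge3$, then afterwards the remaining $d(u)-2\ge k-s$ edges $ua$ (old $d(u)$) cross it, so $g(X)\ge(k-s)+3s-k=2s>0$. The invariants persist.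

**Step 7, Case B: $u$ has at least two neighbours.** We choose $a,b$ so that no tight set is damaged. Choose a neighbour $a$ of $u$, with $a\in M$ if $M$ exists; this is possible because $\partial(M)<d(u)$ by (11). If some tight set contains $a$ and avoids $u$, let $N$ be the union of all such sets. All of them contain $a$, so by (10) $N$ is tight, and it avoids $u$. By (11), $\partial(N)<d(u)$, so $u$ has a neighbour $b\notin N$; since $a\in N$, $b\ne a$. If there is no such tight set, let $b\ne a$ be any other neighbour of $u$. Lift one edge $ua$ and one edge $ub$ to a new edge $ab$.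

Looplessness holds since $a\ne b$. The degree of $u$ drops by $2$ to a value $\ge k-s$, and the other degrees are unchanged (also at $a$ or $b$ in $L$). Consider $\partial(X)$. If $u,a,b$ are on the same side of $X$, the edges contribute $0$ before and after. If $a$ alone or $b$ alone is separated from the other two, they contribute $1$ before and after. If $u$ is separated from $a,b$, they contribute $2$ before and $0$ after. So $g(X)$ changes, by $-2$, only if (i) $u\in X$ and $a,b\notin X$, or (ii) $u\notin X$ and $a,b\in X$. Let $X$ be such an odd set with $|X|\ge3$. In case (i), a tight $X\ni u$ would contain $M\ni a$, impossible. In case (ii), a tight $X$ contains $a$ and avoids $u$, so $X\subseteq N\not\ni b$, impossible. So $X$ is not tight, $g(X)\ge2$ before, and $g(X)\ge0$ after. Singletons are covered by the degree invariant. The invariants persist.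

**Step 8: conclusion 1.** Each operation lowers $\sum_{v\in V}d(v)$, so the process ends, with a graph $F^*$ in which $d(v)=k-s$ on $V$. For odd $X\subseteq V$ with $|X|\ge3$, (4) and $g(X)\ge0$ give
$$2|E_{F^*}[X]|=(k-s)|X|-\partial(X)\le(k-s)|X|+s|X|-k=k(|X|-1).$$

**Step 9: conclusion 2, pulling colourings back.** Let $F^*$ be properly $k$-edge-coloured. At $v\in V$, $k-s$ colours have multiplicity $1$ and the others $0$, so $\varepsilon_v=s$. Undo the operations in reverse order.

* A lifted edge $ab$ of colour $c$ is replaced by $ua,ub$, both of colour $c$. Then $m_u(c)$ grows by $2$, and nothing changes at $a,b$.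
* The two edges deleted in Case A both receive colour $1$. Then $m_u(1)$ and $m_a(1)$ grow by $2$.
* A detached edge $\ell v$ gives its colour back to $uv$. This adds one edge at $u$, changes $\varepsilon_u$ by $\pm1$, and changes nothing at $v$.

Undoing lifts and Case A deletions changes no parity on $V$, so after undoing the second phase still $\varepsilon_v=s$. In total $d_G(v)-(k+s)$ edges are re-attached at $v$, so in $G$
$$\varepsilon_v\le s+d_G(v)-(k+s)=d_G(v)-k,$$
which is (6). $\square$

**Example: the doubled triangle, $k=3$, $s=1$.** All degrees are $4=k+s$, so nothing is detached. The only odd set with at least three elements is $V$; it is tight and stays so. Hence $M=V$ and no $N$ ever exists.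

Lift at $x$ ($xy,xz\to e_1=yz$), then at $y$ (the remaining $yx$ and an original $yz$ $\to e_2=xz$), then at $z$ (the remaining original $zx$ and $zy$ $\to e_3=xy$). Each time the chosen vertex has the maximum degree $4$. The result is the simple triangle $e_1,e_2,e_3$, with degrees $2=k-s$.

Colour $e_3,e_1,e_2$ with $1,2,3$. Undoing: $e_3$ gives $zx,zy$ colour $1$; $e_2$ gives $yx,yz$ colour $3$; $e_1$ gives $xy,xz$ colour $2$. In the end the edges $xy$ have colours $2,3$, the edges $yz$ have $1,3$, and the edges $xz$ have $1,2$. Every vertex sees all three colours, so here the repair of Lemma 1 is not even needed.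

**Colouring $F^*$.** It suffices to colour $F^*[V]$, the subgraph induced by $V$, properly with $k$ colours. Every other edge is either a pendant edge at some $v\in V$, or an isolated edge between two vertices of $L$. Since $d_{F^*}(v)=k-s<k$, the pendant edges at $v$ can be coloured greedily; their other ends have degree $1$ and cause no conflict. Isolated edges take any colour. By conclusion 1 of Lemma 2,
$$\Delta(F^*[V])\le k-s,\qquad \Gamma(F^*[V])\le k. \tag{12}$$

## Completing the proofs of Theorems 1 and 2

*Proof of Theorem 1.* If $k\le0$ there is nothing to prove. If $k=1$, then $\delta\ge1$ and $E(G)$ is an edge cover. Let $k\ge2$. Apply Lemma 2 with $s=1$; its hypotheses are exactly $\delta\ge k+1$ and (1). By (12), $\Delta(F^*[V])+1\le k$ and $\Gamma(F^*[V])\le k$, so (GS) gives $\chi'(F^*[V])\le k$. Hence $F^*$ is properly $k$-edge-colourable, conclusion 2 gives a $k$-colouring of $G$ with (6), and Lemma 1 gives $\kappa(G)\ge k$. Inequality (2) was deduced from this criterion above. $\square$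

*Proof of Theorem 2.* The bound (J$_m$) lets $\chi'$ exceed $\Delta$ by more than (GS) does, so we lift deeper and use the whole surplus $\sigma$ instead of $s=1$. Fix $r$, let $k$ be the right side of (2), and put $m=2r+3$. The derivation of (5) and (1) from the definition of $k$ did not use (GS). So we may assume $\delta\ge2$, $k\ge2$, $\sigma=\delta-k\ge1$, $k\le m\sigma+1$, and (1).

Let $s=\min\{\sigma,k-1\}$. Then $1\le s\le k-1$ and $d(v)\ge k+\sigma\ge k+s$, so Lemma 2 applies. Also $k\le sm+1$: if $s=\sigma$ this is (5), and if $s=k-1$ it says $k\le(k-1)m+1$. With $\Delta=\Delta(F^*[V])\le k-s$,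
$$\frac{m\Delta+m-3}{m-1}\ \le\ \frac{m(k-s)+m-3}{m-1}\ =\ k-s+\frac{k-s+m-3}{m-1}\ <\ k+1,$$
since the last inequality means $k-s+m-3<(s+1)(m-1)=sm-s+m-1$, i.e. $k<sm+2$. So the floor in (J$_m$) is at most $k$, and $\Gamma(F^*[V])\le k$ by (12). Hence (J$_m$) gives $\chi'(F^*[V])\le k$, and $\kappa(G)\ge k$ follows as before from Lemmas 2 and 1. As (J$_m$) is proved for odd $m\le39$, this covers $2r+3\le39$, i.e. $1\le r\le18$. $\square$

## $\kappa$ is determined up to one, and (2) is attained

Let $\tau(G)=\min_{r\ge1}t_r^*(G)$.

**Theorem 3** (uses (GS)). For every multigraph with $\delta\ge1$,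
$$\min\{\delta-1,\tau\}\ \le\ \kappa(G)\ \le\ \min\{\delta,\tau\}.$$
In particular $\kappa=\tau$ whenever $\tau<\delta$, and $\kappa\in\{\delta-1,\delta\}$ otherwise.

*Proof.* For the lower bound put $k=\min\{\delta-1,\tau\}$. Then $\delta\ge k+1$, and $|E'(S)|\ge\tau(i+1)\ge k(i+1)$ for $|S|=2i+1\ge3$, so Theorem 1 applies. The upper bound is $\kappa\le\delta$ together with (3). If $\tau<\delta$, then $\tau\le\delta-1$ and both bounds equal $\tau$; if $\tau\ge\delta$, they are $\delta-1$ and $\delta$. $\square$

**The lower bound $\delta-1$ cannot be replaced by $\delta$.** In the Petersen graph $\delta=3$, and for odd $S$ we saw $\partial(S)\ge3$. So by (4) $|E'(S)|=(3|S|+\partial(S))/2\ge3\frac{|S|+1}2$, and $\tau\ge3$. Three disjoint covers of a cubic graph use each of the three edges at a vertex exactly once, so they would form a proper $3$-edge-colouring, which does not exist. So $\kappa\le2$, and $\kappa=2$ by Theorem 3.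

**The first term of (2) is best possible for every $r\ge1$ and $\delta\ge2$.** Take the cycle $C_{2r+3}$ with edges $e_1,\dots,e_{2r+3}$ in cyclic order. If $\delta$ is even, give every edge multiplicity $\delta/2$. If $\delta$ is odd, give $e_j$ multiplicity $\frac{\delta+1}2$ for odd $j$ and $\frac{\delta-1}2$ for even $j$. Only $e_{2r+3}$ and $e_1$ are consecutive with both indices odd, so their common vertex has degree $\delta+1$ and all others $\delta$. The minimum degree is $\delta$ in both cases. If $\delta$ is odd, $|E|=(r+2)\frac{\delta+1}2+(r+1)\frac{\delta-1}2=\frac{(2r+3)\delta+1}2$; if $\delta$ is even, $|E|=\frac{(2r+3)\delta}2$. With $S=V$, (3) gives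
$$\kappa\le\left\lfloor\frac{|E|}{r+2}\right\rfloor=\left\lfloor\frac{(2r+3)\delta+1}{2r+4}\right\rfloor .$$
For even $\delta$ this uses that $(2r+3)\delta$ and $2r+4$ are both even, so adding $1$ to the numerator does not reach a new multiple of $2r+4$.

Next, $t_i^*\ge\delta$ for $1\le i\le r$. Let $|S|=2i+1$, and let $S$ consist of $c$ maximal arcs of the cycle. An arc of $j$ vertices meets $j+1$ consecutive cycle edges, all distinct because $j\le2r+1$. Different arcs meet different edges, since between them lies a vertex outside $S$. Two consecutive edges have total multiplicity $\ge\delta$, and a single one has at least $(\delta-1)/2$. So an arc contributes at least $\delta(j+1)/2$ if $j+1$ is even, and at least $\frac{\delta j}2+\frac{\delta-1}2=\frac{\delta(j+1)-1}2$ if $j+1$ is odd. If $c=1$, then $j+1=2i+2$ and $|E'(S)|\ge\delta(i+1)$. If $c\ge2$, summing gives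
$$|E'(S)|\ge\frac{\delta(2i+1+c)-c}2\ge\delta(i+1),$$
because $\delta(c-1)\ge2(c-1)\ge c$.

The first term is less than $\delta$, since $(2r+3)\delta+1<(2r+4)\delta$ for $\delta\ge2$. So the minimum in (2) equals the first term, and by Theorem 1 and the upper bound above $\kappa$ equals it exactly.

## From covers back to edge colourings

The reduction used a strong theorem on $\chi'$. The next statement shows that an input of this kind cannot be avoided: Conjecture II itself yields a bound of the same shape.

**Proposition 4.** If (2) holds for all multigraphs and all $r\ge1$, then $\chi'(H)\le\max\{\Delta(H)+3,\Gamma(H)\}$ for every multigraph $H$ with at least one edge.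

*Proof.* Put $k=\max\{\Delta(H)+3,\Gamma(H)\}$, so $k\ge4$.

**Step 1: a gadget that lets each cover use at most one edge of $H$ per vertex.** Replace each vertex $w$ of $H$, of degree $d\le k-3$, by a triple $A_w=\{w_1,w_2,w_3\}$. Attach all edges of $H$ at $w$ to $w_1$. Add $k-1$ edges $w_2w_3$, $a$ edges $w_1w_2$ and $b$ edges $w_1w_3$, with $a+b=k+1-d$ and $a,b\ge2$; this is possible as $k+1-d\ge4$. Call the result $G$. Then $w_1$ has degree $d+(k+1-d)=k+1$, and $w_2,w_3$ have degrees $k-1+a,\ k-1+b\ge k+1$. So $\delta(G)=k+1$, and
$$|E'(A_w)|=(k-1)+(k+1-d)+d=2k .$$

**Step 2: $f(S)\ge0$ for all odd $S$.** This will give $t_i^*(G)\ge k$. Put $\mu(v)=d_G(v)-k\ge1$ and $f(X)=2|E'(X)|-k(|X|+1)=\partial(X)+\mu(X)-k$, as in (8). Then $f(A_w)=4k-4k=0$ and $f(\{v\})=2\mu(v)>0$. Let $S$ be odd.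

* If $|S\cap A_w|=1$, the first part of (7) gives $f(S)\ge f(S\cup A_w)+f(S\cap A_w)-f(A_w)\ge f(S\cup A_w)$.
* If $|S\cap A_w|=2$, the second part of (7) gives $f(S)\ge f(S\setminus A_w)+f(A_w\setminus S)+2\mu(S\cap A_w)-f(A_w)\ge f(S\setminus A_w)$.

In both cases the size of the set changes by $2$, so it stays odd, and the intersections with other triples are unaffected. Treating every $w$ in turn, we may assume $S=\bigcup_{w\in T}A_w$; since $|S|=3|T|$, $|T|$ is odd. The triple $A_w$ spans $2k-d_H(w)$ edges, so its degree sum is $2(2k-d_H(w))+d_H(w)$, and $\mu(A_w)=4k-d_H(w)-3k=k-d_H(w)$. Hence, by (4) in $H$,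
$$f(S)=\partial_H(T)+\sum_{w\in T}(k-d_H(w))-k=k(|T|-1)-2|E_H[T]|\ \ge\ 0 .$$
For $|T|\ge3$ the last inequality holds because $k\ge\Gamma(H)$; for $|T|=1$ the value is $0$.

**Step 3: apply (2).** By Step 2, $t_i^*(G)\ge k$ for all $i$. Choose $r$ with $2r+4\ge k$. The first term of (2), with $\delta=k+1$, is $\left\lfloor k+1-\frac{k}{2r+4}\right\rfloor=k$, since $0<\frac k{2r+4}\le1$. So $\kappa(G)\ge k$.

**Step 4: read off the colouring.** Take $k$ disjoint covers. Each uses at least $2$ of the $2k$ edges of $E'(A_w)$, because $|A_w|=3$. Hence each uses exactly $2$, and together they use all of them; in particular every edge of $H$ lies in exactly one cover. A cover contains at most one edge leaving $A_w$: two leaving edges would both end at $w_1$ and would be the only edges of the cover meeting $A_w$, leaving $w_2$ uncovered. So at each $w$ the edges of $H$ lie in different covers, and the $k$ covers induce a proper $k$-edge-colouring of $H$. $\square$
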